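\title{Right FGF rings are quasi-Frobenius}

\begin{abstract}
A ring is right FGF if every finitely generated right module embeds in a free module. We prove that every right FGF ring is quasi-Frobenius. The main step is that a ring over which every cyclic right module embeds in a free module is right artinian. Its proof attaches a prime ideal to every ultrafilter on a family of disjoint classes of right ideals, and a count of ultrafilters then shows that there are only finitely many prime ideals. We also show that it suffices to embed the 2-generated modules in order to obtain a quasi-Frobenius ring, and that cyclic modules do not suffice.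
\end{abstract}

\section{Introduction}

Rings are associative with identity, modules are right modules unless the contrary is stated, and we work in ZFC. A ring $R$ is \emph{quasi-Frobenius} (QF) if it is right artinian and right self-injective, that is, if the module $R_R$ satisfies the descending chain condition on submodules and is injective. It is known that $R$ is QF if and only if every right $R$-module embeds in a projective module or, equivalently, in a free module. This description mentions neither chains nor injectivity, and it is natural to ask how many modules have to be tested. Call $R$ \emph{right FGF} if every finitely generated right module embeds in a free right module.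

\begin{quote}
\textbf{FGF problem.} Let $R$ be a right FGF ring. Must $R$ be QF?
\end{quote}

It is known that the answer is yes if $R$ is both left and right FGF, and also if $R$ is right FGF and right artinian. The first fact settles the commutative case. The second shows that what is at stake is a chain condition, of which the hypothesis shows no trace.

To see what the hypothesis measures, look at the smallest modules. Call $R$ \emph{right CF} if every cyclic right module embeds in a free right module. For a subset $F\subseteq R$ put $r(F)=\{x\in R: fx=0\text{ for all }f\in F\}$, a right ideal, and write $r(f)$ for $r(\{f\})$. An embedding of $R/K$ in $R^m$ is determined by the image $(f_1,\dots,f_m)$ of $1+K$, so $R$ is right CF exactly when every right ideal is $r(F)$ for a finite set $F$ (Lemma~\ref{lem:ann}). Three quick tests show how restrictive this is.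
\begin{itemize}
\item If $R$ is a domain, then $r(F)$ is $0$ or $R$. So a right CF domain has no other right ideals and is a division ring.
\item If $R=\prod_{i\in I}k_i$ is an infinite product of fields and $K=\bigoplus_i k_i$, then $FK=0$ forces $F\subseteq\{0\}$, hence $r(F)=R\neq K$. So $R$ is not right CF.
\item If $R=k[x,y]/(x,y)^2$ with $k$ a field, then $r(F)$ is $0$, the maximal ideal, or $R$, and the ideal generated by $x$ is none of these. So an artinian ring need not be right CF.
\end{itemize}
The first two tests suggest a guess: whenever something infinite happens inside $R$, one can build a right ideal that no finite set annihilates exactly. The guess is correct.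

\begin{theorem}\label{thm:A}
Every right CF ring is right artinian.
\end{theorem}

A module is \emph{2-generated} if it is generated by two elements, which may coincide; in particular cyclic modules are 2-generated.

\begin{theorem}\label{thm:B}
If every 2-generated right $R$-module embeds in a free module, then $R$ is QF. In particular every right FGF ring is QF, and the following are equivalent: $R$ is QF; $R$ is right FGF; every 2-generated right $R$-module embeds in a free module.
\end{theorem}

\begin{theorem}\label{thm:C}
A ring $R$ is right CF if and only if $R$ is right artinian and every right ideal is of the form $r(A)$ with $A\subseteq R$. There are right CF rings that are not QF, so ``2-generated'' in Theorem~\ref{thm:B} cannot be weakened to ``cyclic''.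
\end{theorem}

So the FGF problem has a positive answer. It follows already from Theorem~\ref{thm:A} and the second known fact above; the proof of Theorem~\ref{thm:B} given here does not use that fact.

The proof of Theorem~\ref{thm:A} establishes three finiteness properties in turn. First, $R$ has finitely many prime ideals; Section~\ref{sec:comm} shows the idea for commutative rings, and Sections~\ref{sec:types} and~\ref{sec:spec} carry it out in general and deduce that $R$ is semiperfect with nil radical and essential socle. Second, the socle of $R_R$ has finite length; this rests on Section~\ref{sec:socle}, where every simple module is shown to be the essential socle of a direct summand of $R_R$. Third, descending chains of right ideals stop (Section~\ref{sec:proofs}). Section~\ref{sec:examples} contains the example required by Theorem~\ref{thm:C} and an example showing that the finiteness of the sets $F$ cannot be dropped.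

\section{Embeddings and annihilators}\label{sec:prelim}

\subsection*{Conventions and standard facts}
``Ideal'' means two-sided ideal. A proper ideal $P$ is \emph{prime} if $CD\subseteq P$ implies $C\subseteq P$ or $D\subseteq P$ for all ideals $C,D$, and $\operatorname{Spec}R$ is the set of prime ideals. Maximal ideals are prime, and every proper ideal lies in a maximal ideal. For a module $M$, the ideal $\operatorname{Ann}(M)=\{a\in R:Ma=0\}$ depends only on the isomorphism class of $M$. The reader should keep apart the two annihilators: $\operatorname{Ann}(X)$ kills a right ideal $X$ from the right, while $X\subseteq r(F)$ says that $F$ kills $X$ from the left. For $f\in R$, left multiplication $x\mapsto fx$ is an endomorphism of $R_R$ with kernel $r(f)$, and every endomorphism of $R_R$ has this form. We say that $f$ is \emph{injective on} a right ideal $X$ if $r(f)\cap X=0$; then $fX$ is a right ideal isomorphic to $X$.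

A family of submodules is \emph{independent} if its sum is direct. A submodule of $M$ is \emph{essential} if it meets every nonzero submodule of $M$ nontrivially. The \emph{socle} $\operatorname{Soc}(M)$ is the sum of the simple submodules of $M$, and $M$ is \emph{semisimple} if $M=\operatorname{Soc}(M)$. A sum of simple modules is the direct sum of a subfamily; every submodule of a semisimple module is a semisimple direct summand. Hence $\operatorname{Soc}(M)$ is essential in $M$ if and only if every nonzero submodule of $M$ contains a simple submodule. A homomorphism sends a simple module to $0$ or to an isomorphic copy of it. Consequently $\operatorname{Soc}(R_R)$ is an ideal, the socle of a direct sum is the direct sum of the socles, and the endomorphism ring of a simple module is a division ring. A ring is \emph{semisimple} if $R_R$ is; such a ring is right artinian, its Jacobson radical is zero, and each of its right ideals is generated by an idempotent.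

The zero ring satisfies all three theorems trivially, so we assume $R\neq0$ from now on.

\subsection*{Two lemmas}
The CF hypothesis enters the paper only through the next lemma and the corollary at the end of this section.

\begin{lemma}\label{lem:ann}
Let $K$ be a right ideal of a ring $R$. The following are equivalent: $R/K$ embeds in a free module; $R/K$ embeds in $R^m$ for some integer $m\geq1$; $K=r(F)$ for a finite nonempty set $F\subseteq R$.
\end{lemma}

\begin{proof}
Let $\alpha$ embed $R/K$ in a free module. The element $\alpha(1+K)$ has finitely many nonzero coordinates, so it lies in some $R^m$ with $m\geq1$, say $\alpha(1+K)=(f_1,\dots,f_m)$. Then $\alpha(x+K)=(f_1x,\dots,f_mx)$, so the image of $\alpha$ lies in $R^m$, and $x\in K$ if and only if $f_ix=0$ for all $i$. Conversely, if $K=r(\{f_1,\dots,f_m\})$, then $x\mapsto(f_1x,\dots,f_mx)$ has kernel $K$ and induces an embedding of $R/K$ in $R^m$.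
\end{proof}

A submodule of a direct sum need not embed in a single summand, but a nonzero piece of it does.

\begin{lemma}\label{lem:support}
Let $W$ be a nonzero submodule of a direct sum $\bigoplus_jX_j$ of modules. Then some nonzero submodule of $W$ is isomorphic to a submodule of some $X_j$.
\end{lemma}

\begin{proof}
Choose $0\neq w\in W$ with as few nonzero coordinates as possible, and let the $j$-th coordinate of $w$ be nonzero. For $a\in R$, the nonzero coordinates of $wa$ occur only where those of $w$ occur. So if $wa\neq0$ had zero $j$-th coordinate, it would have fewer nonzero coordinates than $w$. Hence the projection to $X_j$ is injective on $wR$.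
\end{proof}

\begin{corollary}\label{cor:piece}
Let $R$ be right CF. Every nonzero cyclic module has a nonzero submodule isomorphic to a right ideal, and every simple module is isomorphic to a right ideal.
\end{corollary}

\begin{proof}
Embed the cyclic module in a free module and apply Lemma~\ref{lem:support}. A simple module is cyclic and is its own only nonzero submodule.
\end{proof}

\section{The commutative model}\label{sec:comm}

An \emph{ultrafilter} on a nonempty set $\Theta$ is a family $\mathcal U$ of subsets of $\Theta$ that is closed under finite intersections and under passing to larger subsets, does not contain $\emptyset$, and contains $A$ or $\Theta\setminus A$ for every $A\subseteq\Theta$. For $\theta\in\Theta$, the family $\mathcal U_\theta=\{A:\theta\in A\}$ is the \emph{principal} ultrafilter at $\theta$. By Zorn's lemma, every family of subsets whose finite subfamilies have nonempty intersection is contained in an ultrafilter.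

Let $R$ be a commutative CF ring and $\Theta$ its set of maximal ideals. We show that $\Theta$ is finite.

By Corollary~\ref{cor:piece}, for each $\mathfrak m\in\Theta$ there is an ideal $V_{\mathfrak m}\cong R/\mathfrak m$. For $A\subseteq\Theta$ let $K_A$ be the sum of all ideals isomorphic to some $R/\mathfrak m$ with $\mathfrak m\in A$, and write $K_A=r(F_A)$ with $F_A$ finite. Then
\begin{equation}\label{eq:comm}
F_A\subseteq\mathfrak m\iff\mathfrak m\in A .
\end{equation}
Indeed, by commutativity $F_A\subseteq\mathfrak m=\operatorname{Ann}(V_{\mathfrak m})$ means $F_AV_{\mathfrak m}=0$, that is, $V_{\mathfrak m}\subseteq K_A$. This holds if $\mathfrak m\in A$. Conversely, if $V_{\mathfrak m}\subseteq K_A$, write $K_A$ as a direct sum of modules $R/\mathfrak m'$ with $\mathfrak m'\in A$; by Lemma~\ref{lem:support}, $V_{\mathfrak m}\cong R/\mathfrak m'$ for one of them, and comparing annihilators gives $\mathfrak m=\mathfrak m'\in A$.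

Thus every subset of $\Theta$, however wild, is cut out by finitely many elements of $R$. Suppose that $\Theta$ is infinite, and let $\mathcal U$ be an ultrafilter containing all subsets with finite complement. The ideal generated by the sets $F_A$ with $A\in\mathcal U$ is proper: an expression of $1$ involves finitely many sets $F_{A_1},\dots,F_{A_s}$, and these all lie in any $\mathfrak m\in A_1\cap\dots\cap A_s\neq\emptyset$. So there is $\mathfrak m_0\in\Theta$ containing $F_A$ for all $A\in\mathcal U$. For $A=\Theta\setminus\{\mathfrak m_0\}$ this contradicts \eqref{eq:comm}.

The argument has two parts: subsets are coded by finite sets $F_A$, and an ultrafilter produces a ``limit'' ideal. Commutativity was used to identify the elements that kill $V_{\mathfrak m}$ from the left with those that kill it from the right. In general these differ. Let $k$ be a field and $R=ke_1\oplus ke_2\oplus ka\oplus kb$, where $e_1,e_2$ are orthogonal idempotents with sum $1$, $e_1a=ae_2=a$, $e_2b=be_1=b$, and all other products of basis elements involving $a$ or $b$ vanish. The right ideal $ka$ has $\operatorname{Ann}(ka)=ke_1+ka+kb$, while $\{x:xa=0\}=ke_2+ka+kb$ is a different maximal ideal. So if a right ideal is labeled by the prime that kills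 it from the right, the sets $F_A$ may point to another prime, and the final contradiction, which compares $\mathfrak m_0$ with itself, is lost. What survives is that different ultrafilters give different primes. This will be enough, because an infinite set carries more ultrafilters than it has elements.

\section{Types and prime ideals}\label{sec:types}

We do not yet know that a right CF ring has many simple right ideals, so the isomorphism classes of the $V_{\mathfrak m}$ must be replaced by more flexible classes. The closure properties needed are those that Lemma~\ref{lem:support} calls for.

\begin{definition}
A \emph{type} is a nonempty set $\mathcal T$ of nonzero right ideals of $R$ such that, for $X\in\mathcal T$, every nonzero right ideal contained in $X$ and every right ideal isomorphic to $X$ belongs to $\mathcal T$.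
\end{definition}

For example, if $V$ is a simple module isomorphic to a right ideal, the right ideals isomorphic to $V$ form a type. The goal of this section is the following generalization of \eqref{eq:comm}.

\begin{proposition}\label{prop:key}
Let $R$ be right CF and let $(\mathcal T_\theta)_{\theta\in\Theta}$, $\Theta\neq\emptyset$, be pairwise disjoint types. There are finite sets $F_A\subseteq R$ for $A\subseteq\Theta$ and prime ideals $P_{\mathcal U}$ for the ultrafilters $\mathcal U$ on $\Theta$ such that, for all $A$ and $\mathcal U$,
\[
F_A\subseteq P_{\mathcal U}\iff A\in\mathcal U .
\]
Consequently the map $\mathcal U\mapsto P_{\mathcal U}$ is injective.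
\end{proposition}

We need a substitute for the ideal $\mathfrak m$ of elements killing $V_{\mathfrak m}$. The elements that kill a given right ideal from the left form only a left ideal. One obtains an ideal by asking for less on each member of the type, and asking it on all members. For a type $\mathcal T$ put
\[
I(\mathcal T)=\{x\in R: r(x)\cap X\neq0\text{ for all }X\in\mathcal T\},
\]
the set of elements that are injective on no member of $\mathcal T$.

\begin{lemma}\label{lem:ideal}
For every type $\mathcal T$, the set $I(\mathcal T)$ is an ideal.
\end{lemma}

\begin{proof}
We have $0\in I(\mathcal T)$ because members of $\mathcal T$ are nonzero. Let $x,y\in I(\mathcal T)$, $t\in R$ and $X\in\mathcal T$. The right ideal $X\cap r(x)$ is nonzero, hence in $\mathcal T$, so $0\neq X\cap r(x)\cap r(y)\subseteq X\cap r(x+y)$. Next, $r(tx)\supseteq r(x)$, so $X\cap r(tx)\neq0$. For $xt$ there are two cases. If $t$ is not injective on $X$, then $0\neq X\cap r(t)\subseteq X\cap r(xt)$. If $t$ is injective on $X$, then $tX\cong X$ lies in $\mathcal T$, so there is $u\in X$ with $tu\neq0$ and $xtu=0$, and $0\neq u\in X\cap r(xt)$.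
\end{proof}

The ideal $I(\mathcal T)$ will have to be enlarged to a prime ideal that still fails to contain certain finite sets. In commutative algebra a prime is found by avoiding a multiplicatively closed set of elements. Here no single element of $F_A$ is distinguished, and the objects to be avoided are the finite sets themselves. For subsets $F,F'\subseteq R$ write $FF'=\{ff':f\in F,\ f'\in F'\}$.

\begin{lemma}\label{lem:prime}
Let $\mathcal M$ be a nonempty collection of finite subsets of $R$ such that $M_1M_2\in\mathcal M$ whenever $M_1,M_2\in\mathcal M$. If an ideal $I$ contains no member of $\mathcal M$, then there is a prime ideal $P\supseteq I$ that contains no member of $\mathcal M$.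
\end{lemma}

\begin{proof}
A finite set contained in the union of a chain of ideals is contained in one of them. So Zorn's lemma gives an ideal $P\supseteq I$ maximal among the ideals containing no member of $\mathcal M$. It is proper since $\mathcal M\neq\emptyset$. Let $C,D$ be ideals not contained in $P$. By maximality $C+P\supseteq M_1$ and $D+P\supseteq M_2$ with $M_1,M_2\in\mathcal M$. Then $CD+P\supseteq(C+P)(D+P)\supseteq M_1M_2\in\mathcal M$, so $CD\not\subseteq P$.
\end{proof}

To apply the lemma we need a property of finite sets that is stable under products and prevents containment in $I(\mathcal T)$. Call a finite nonempty set $F\subseteq R$ \emph{faithful for $\mathcal T$} if $r(F)\cap X=0$ for all $X\in\mathcal T$.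

\begin{lemma}\label{lem:faithful}
Let $\mathcal T$ be a type and let $F,F'$ be faithful for $\mathcal T$.
\begin{enumerate}
\item[(a)] For every $X\in\mathcal T$ there are $f\in F$ and $X'\in\mathcal T$ with $X'\subseteq X$ such that $f$ is injective on $X'$. In particular $F\not\subseteq I(\mathcal T)$.
\item[(b)] The product $F'F$ is faithful for $\mathcal T$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $F=\{f_1,\dots,f_m\}$ and $X_j=X\cap r(f_1)\cap\dots\cap r(f_j)$ for $0\leq j\leq m$. Then $X_0=X\neq0$ and $X_m=0$. Let $j<m$ be the largest index with $X_j\neq0$. Then $X'=X_j$ lies in $\mathcal T$, and $X'\cap r(f_{j+1})=X_{j+1}=0$. This step needs $F$ finite.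

(b) Suppose that $W=X\cap r(F'F)\neq0$ for some $X\in\mathcal T$. Then $W\in\mathcal T$. By (a) there are $f\in F$ and $W'\in\mathcal T$, $W'\subseteq W$, with $f$ injective on $W'$. Then $fW'\cong W'$ belongs to $\mathcal T$, and $F'fW'=0$, that is, $fW'\subseteq r(F')$. This contradicts the faithfulness of $F'$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
Write $I_\theta=I(\mathcal T_\theta)$ and $I_A=\bigcap_{\theta\in A}I_\theta$ for $A\subseteq\Theta$, with $I_\emptyset=R$.

\emph{The sets $F_A$.} By Zorn's lemma choose a maximal independent family of right ideals from $\bigcup_{\theta\in A}\mathcal T_\theta$, and let $K_A$ be its direct sum ($K_\emptyset=0$). By Lemma~\ref{lem:ann}, $K_A=r(F_A)$ for a finite nonempty set $F_A$. We claim: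
\begin{enumerate}
\item[(i)] $F_A\subseteq I_A$;
\item[(ii)] if $\theta\notin A$, then $F_A$ is faithful for $\mathcal T_\theta$.
\end{enumerate}
For (i), let $\theta\in A$ and $X\in\mathcal T_\theta$. If $X\cap K_A=0$, then $X$ could be added to the family; so $X\cap K_A\neq0$. For $f\in F_A$ we have $r(f)\supseteq K_A$, hence $r(f)\cap X\neq0$, and $f\in I_\theta$. For (ii), let $\theta\notin A$, $X\in\mathcal T_\theta$, and suppose $X\cap K_A\neq0$. By Lemma~\ref{lem:support}, some nonzero submodule $W$ of $X\cap K_A$ is isomorphic to a submodule of a member of the family, say of a member of $\mathcal T_{\theta'}$ with $\theta'\in A$. Then $W\in\mathcal T_\theta$ because $W\subseteq X$, and $W\in\mathcal T_{\theta'}$ by the two closure properties. Since $\theta\neq\theta'$, this contradicts disjointness.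

\emph{The primes.} Let $\mathcal U$ be an ultrafilter on $\Theta$ and put $I_{\mathcal U}=\bigcup_{A\in\mathcal U}I_A$. Since $I_A\cup I_B\subseteq I_{A\cap B}$ and $\mathcal U$ is closed under finite intersections, the union is directed. Therefore $I_{\mathcal U}$ is an ideal, and every finite subset of $I_{\mathcal U}$ lies in a single $I_A$ with $A\in\mathcal U$. Let $\mathcal M$ be the collection of all products $F_{B_1}\cdots F_{B_s}$ with $s\geq1$ and all $B_i\notin\mathcal U$. It consists of finite sets, is closed under products, and is nonempty because $\emptyset\notin\mathcal U$.

No member $M=F_{B_1}\cdots F_{B_s}$ of $\mathcal M$ is contained in $I_{\mathcal U}$. Otherwise $M\subseteq I_A$ with $A\in\mathcal U$. The complements of the $B_i$ belong to $\mathcal U$, so $A\setminus(B_1\cup\dots\cup B_s)$ belongs to $\mathcal U$ and contains an element $\theta$. Then $M\subseteq I_A\subseteq I_\theta$. On the other hand each $F_{B_i}$ is faithful for $\mathcal T_\theta$ by (ii), so $M$ is faithful for $\mathcal T_\theta$ by Lemma~\ref{lem:faithful}(b), and $M\not\subseteq I_\theta$ by Lemma~\ref{lem:faithful}(a). This is a contradiction.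

Lemma~\ref{lem:prime} gives a prime $P_{\mathcal U}\supseteq I_{\mathcal U}$ containing no member of $\mathcal M$. If $A\in\mathcal U$, then $F_A\subseteq I_A\subseteq I_{\mathcal U}\subseteq P_{\mathcal U}$ by (i). If $A\notin\mathcal U$, then $F_A\in\mathcal M$, so $F_A\not\subseteq P_{\mathcal U}$. Finally $\mathcal U=\{A:F_A\subseteq P_{\mathcal U}\}$ is determined by $P_{\mathcal U}$, as the sets $F_A$ do not depend on $\mathcal U$.
\end{proof}

\section{The prime spectrum and the radical}\label{sec:spec}

Proposition~\ref{prop:key} turns disjoint types into many primes. If primes can be turned back into disjoint types, the set $\operatorname{Spec}R$ has at least as many elements as it has ultrafilters. The following count, due to Posp\'{\i}\v{s}il, rules this out for infinite sets; we prove the inequality that we need.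

\begin{lemma}\label{lem:ultra}
An infinite set $\Theta$ of cardinality $\kappa$ carries at least $2^{2^\kappa}$ ultrafilters, and hence more than $\kappa$.
\end{lemma}

\begin{proof}
Let $S$ be the set of pairs $(E,\mathcal G)$ with $E\subseteq\Theta$ finite and $\mathcal G$ a set of subsets of $E$. There are $\kappa$ finite subsets $E$, each with finitely many $\mathcal G$, so $|S|=\kappa$, and it suffices to count ultrafilters on $S$. For $Z\subseteq\Theta$ let $S_Z=\{(E,\mathcal G)\in S:E\cap Z\in\mathcal G\}$. Let $Z_1,\dots,Z_m$ be distinct subsets of $\Theta$ and $T\subseteq\{1,\dots,m\}$. Choose for each pair $i\neq j$ a point lying in exactly one of $Z_i,Z_j$, and let $E$ be the set of these points; then the sets $E\cap Z_i$ are distinct. With $\mathcal G=\{E\cap Z_i:i\in T\}$ we get $(E,\mathcal G)\in S_{Z_i}$ if and only if $i\in T$. Hence, for every function $\varepsilon$ from the power set of $\Theta$ to $\{0,1\}$, finitely many of the sets $S_Z$ with $\varepsilon(Z)=1$ and $S\setminus S_Z$ with $\varepsilon(Z)=0$ have nonempty intersection. So all these sets lie in an ultrafilter $\mathcal U_\varepsilon$. If $\varepsilon(Z)=1$ and $\varepsilon'(Z)=0$, then $S_Z\in\mathcal U_\varepsilon$ and $S_Z\notin\mathcal U_{\varepsilon'}$.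 So the $2^{2^\kappa}$ functions $\varepsilon$ give distinct ultrafilters.
\end{proof}

\begin{proposition}\label{prop:spec}
Let $R$ be right CF. Then $\operatorname{Spec}R$ is finite, say with $n$ elements; every family of pairwise disjoint types has at most $n$ members; and every prime ideal is maximal.
\end{proposition}

\begin{proof}
For $P\in\operatorname{Spec}R$ let $\mathcal T_P$ be the set of nonzero right ideals $X$ such that $\operatorname{Ann}(W)=P$ for every nonzero submodule $W$ of $X$. This set is closed under nonzero submodules and under isomorphism, and the sets $\mathcal T_P$ are pairwise disjoint, since $X\in\mathcal T_P$ has $\operatorname{Ann}(X)=P$.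

We show $\mathcal T_P\neq\emptyset$. Let $W=L/P$ be a nonzero submodule of $R/P$, where $L$ is a right ideal properly containing $P$, and let $C=\operatorname{Ann}(W)$. Then $C\supseteq P$ since $LP\subseteq P$, and $LC\subseteq P$, so $(RL)C\subseteq P$. The ideal $RL$ is not contained in $P$, so $C\subseteq P$. Thus all nonzero submodules of $R/P$ have annihilator $P$. By Corollary~\ref{cor:piece}, one of them is isomorphic to a right ideal, and this right ideal lies in $\mathcal T_P$.

Apply Proposition~\ref{prop:key} to the types $\mathcal T_P$, with $\Theta=\operatorname{Spec}R$, which is nonempty as $R\neq0$. It gives an injection of the set of ultrafilters on $\operatorname{Spec}R$ into $\operatorname{Spec}R$, so $\operatorname{Spec}R$ is finite by Lemma~\ref{lem:ultra}. For any nonempty family $(\mathcal T_\theta)_{\theta\in\Theta}$ of pairwise disjoint types, $\theta\mapsto P_{\mathcal U_\theta}$ is an injection of $\Theta$ into $\operatorname{Spec}R$, so $|\Theta|\leq n$.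

Return to $\Theta=\operatorname{Spec}R$ and put $\pi(P)=P_{\mathcal U_P}$. The map $\pi$ is injective on a finite set, hence bijective. For $P\neq Q$ we have $\{P\}\in\mathcal U_P$ and $\{P\}\notin\mathcal U_Q$, so $F_{\{P\}}\subseteq\pi(P)$ and $F_{\{P\}}\not\subseteq\pi(Q)$, whence $\pi(P)\not\subseteq\pi(Q)$. As $\pi$ is onto, no prime is contained in a different prime. Every prime lies in a maximal ideal, which is prime, so every prime is maximal.
\end{proof}

The bound on disjoint types is a pigeonhole principle: once $n$ disjoint types have been found, every further candidate that is disjoint from them must be empty. We apply it with the smallest types available.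

\begin{proposition}\label{prop:simple}
Let $R$ be right CF. For each $P\in\operatorname{Spec}R$ there is a simple module $V_P$ with $\operatorname{Ann}(V_P)=P$, and the following hold.
\begin{enumerate}
\item[(a)] Every nonzero right ideal contains a simple submodule; that is, $\operatorname{Soc}(R_R)$ is essential in $R_R$.
\item[(b)] Every simple module is isomorphic to exactly one of the $n$ modules $V_P$.
\item[(c)] The ring $R/P$ is simple artinian for every prime $P$; more precisely, it is simple and semisimple.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $L$ be a maximal right ideal containing $P$ and $V_P=R/L$. Then $\operatorname{Ann}(V_P)$ is a proper ideal containing the maximal ideal $P$, hence equal to $P$. So the $n$ modules $V_P$ are pairwise nonisomorphic, and by Corollary~\ref{cor:piece} the right ideals isomorphic to $V_P$ form a type for each $P$. These are $n$ pairwise disjoint types. Let $\mathcal T'$ be the set of nonzero right ideals having no submodule isomorphic to any $V_P$. It is closed under nonzero submodules and isomorphism and is disjoint from the $n$ types. If it were nonempty, we would have $n+1$ pairwise disjoint types, contrary to Proposition~\ref{prop:spec}. So every nonzero right ideal contains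 a copy of some $V_P$. This proves (a), and also (b), because a simple module is isomorphic to a right ideal. For (c), some nonzero submodule of $R/P$ is isomorphic to a right ideal of $R$, so $R/P$ has a simple submodule by (a). Thus the right socle of the ring $R/P$ is a nonzero ideal. The ring $R/P$ is simple because $P$ is maximal, so it equals its socle.
\end{proof}

It remains to control the intersection of the primes. An ideal is \emph{nil} if all its elements are nilpotent. We record the lifting of idempotents in a form that keeps track of the right ideal in which the lift lies.

\begin{lemma}\label{lem:lift}
Let $N$ be a nil ideal of a ring $R$ and $h\in R$ with $h^2-h\in N$. There is an idempotent $e\in hR$ with $e-h\in N$.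
\end{lemma}

\begin{proof}
Choose $m\geq1$ with $(h-h^2)^m=0$, and put $g=1-(1-h)^m$ and $e=g^m$. All these elements are integer polynomials in $h$ and commute. As a polynomial, $g$ has no constant term, so $e$ is a multiple of $h^m$; in particular $e\in hR$. Also $1-e=1-g^m$ is a multiple of $1-g=(1-h)^m$. Hence $e(1-e)$ is a multiple of $h^m(1-h)^m=0$. Modulo $N$, both $h$ and $1-h$ are idempotent, so $g\equiv1-(1-h)=h$ and $e\equiv h^m\equiv h$.
\end{proof}

Let $J$ be the Jacobson radical of $R$. It contains every nil ideal, and it is contained in every ideal $N$ with $R/N$ semisimple. The ring $R$ is \emph{semiperfect} if $R/J$ is semisimple and every idempotent of $R/J$ is the image of an idempotent of $R$. An idempotent $e\neq0$ is \emph{primitive} if the module $eR$ is indecomposable. We use the following standard facts about a semiperfect ring: $R_R$ is a finite direct sum of modules $eR$ with $e$ primitive; for $e$ primitive, $eR/eJ$ is simple; and for $e,f$ primitive, $eR\cong fR$ if and only if $eR/eJ\cong fR/fJ$.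

\begin{proposition}\label{prop:semiperfect}
Let $R$ be right CF. Then $J$ is the intersection of the primes of $R$, it is nil, and $R$ is semiperfect. There are at most $n$ isomorphism classes of modules $eR$ with $e$ primitive.
\end{proposition}

\begin{proof}
Let $N$ be the intersection of the $n$ primes. If $x\in R$ is not nilpotent, apply Lemma~\ref{lem:prime} to the collection of singletons $\{x^k\}$, $k\geq1$, and the zero ideal: there is a prime $P$ with $x\notin P$, so $x\notin N$. Hence $N$ is nil and $N\subseteq J$. Distinct maximal ideals have sum $R$, so the Chinese remainder theorem gives $R/N\cong\prod_PR/P$, a finite product of semisimple rings, which is semisimple. Hence $J\subseteq N$. Idempotents lift modulo $J=N$ by Lemma~\ref{lem:lift}. The last statement holds because $eR$ is determined up to isomorphism by the simple module $eR/eJ$, and there are $n$ simple modules.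
\end{proof}

\section{Summands of $R$ with simple essential socle}\label{sec:socle}

Throughout this section $R$ is right CF. We now know that $R_R$ is a finite direct sum of indecomposable modules $eR$ with essential socles, but these socles might have infinite length. The plan is to find, for each $P$, one idempotent $e_P$ such that $e_PR$ has socle $V_P$. There are then $n$ nonisomorphic such modules, and Proposition~\ref{prop:semiperfect} leaves no room for others.

\begin{proposition}\label{prop:eP}
For every $P\in\operatorname{Spec}R$ there is a primitive idempotent $e_P$ such that $\operatorname{Soc}(e_PR)$ is essential in $e_PR$ and isomorphic to $V_P$.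
\end{proposition}

Fix $P$ and write $V=V_P$. The copies of $V$ in $R$ are best handled by linear algebra. Let $\Delta=\operatorname{End}(V_R)$, a division ring, and $Y=\operatorname{Hom}_R(V,R)$, which is nonzero by Corollary~\ref{cor:piece}. The rules $(ay)(v)=a\,y(v)$ and $(y\delta)(v)=y(\delta v)$ make $Y$ a left $R$-, right $\Delta$-bimodule. So $Y$ is a right vector space over $\Delta$ on which each $a\in R$ acts linearly from the left. Let $H'$ be the sum of all simple right ideals not isomorphic to $V$; it satisfies $aH'\subseteq H'$ for $a\in R$. If $e_P$ is as in the proposition, then $e_PH'\subseteq H'\cap e_PR=0$ and $e_PY=\operatorname{Hom}_R(V,e_PR)$ is a line. This suggests looking at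
\[
G=\{z\in R: zH'=0\text{ and }\dim_\Delta zY=1\}.
\]
The CF hypothesis provides elements of $G$ with any prescribed kernel. A \emph{hyperplane} of $Y$ is the kernel of a nonzero linear map $Y\to\Delta$, that is, a subspace of codimension one.

\begin{lemma}\label{lem:hyper}
For every hyperplane $X$ of $Y$ there is $z\in G$ with $X=\{y\in Y:zy=0\}$.
\end{lemma}

\begin{proof}
Let $K=\sum_{x\in X}x(V)+H'$ and $y_0\in Y\setminus X$. We claim that $y_0(V)\not\subseteq K$. The module $K$ is a sum of simple modules $x(V)$ with $0\neq x\in X$ and simple modules not isomorphic to $V$, so $K=\bigoplus_ix_i(V)\oplus\bigoplus_jW_j$ with $0\neq x_i\in X$ and $W_j\not\cong V$ simple. Suppose $y_0(V)\subseteq K$. Since $V$ is cyclic, $y_0$ is the sum of finitely many of its components. The components $V\to W_j$ vanish. The component $V\to x_i(V)$ has the form $x_i\delta_i$ with $\delta_i\in\Delta$, because $x_i\colon V\to x_i(V)$ is an isomorphism. So $y_0=\sum_ix_i\delta_i\in X$, a contradiction.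

By Lemma~\ref{lem:ann}, $K=r(F)$ for some $F$. By the claim there is $z\in F$ with $z\,y_0(V)\neq0$, that is, $zy_0\neq0$ in $Y$. Since $zK=0$, we have $zX=0$ and $zH'=0$. From $Y=X\oplus y_0\Delta$ we get $zY=zy_0\Delta$, a line. So $z\in G$, and the kernel of $z$ on $Y$ is a proper subspace containing $X$, hence equal to $X$.
\end{proof}

The difficulty is that all these elements $z$ might lie in $J$, in which case $zR$ contains no nonzero idempotent. To exclude this we play them against each other. For $w\in G$ let $O_w$ be the set of finite sums of elements $awy$ with $a\in R$, $y\in Y$; it is the sub-bimodule of $Y$ generated by the line $wY$, and $O_w\neq0$.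

\begin{lemma}\label{lem:descent}
If $z\in G\cap J$, $w\in G$ and $zO_w\neq0$, then $O_z$ is properly contained in $O_w$.
\end{lemma}

\begin{proof}
The subspace $zO_w$ of the line $zY$ is nonzero, so $zY=zO_w\subseteq O_w$, and therefore $O_z\subseteq O_w$. It remains to show $zO_z=0$, which gives $O_z\neq O_w$. Suppose $zazy\neq0$ for some $a\in R$ and $y\in Y$. The element $za$ maps $zY$ linearly into $zY$ and is nonzero on this line, so it acts bijectively on it, and so do all its powers. But $za\in J$ is nilpotent by Proposition~\ref{prop:semiperfect}, a contradiction.
\end{proof}

Suppose for a moment that $G\subseteq J$ and that $Y$ has finite dimension. Take $w\in G$ with $O_w$ of least dimension and a hyperplane $X\not\supseteq O_w$. The element $z\in G$ with kernel $X$ has $zO_w\neq0$, so $O_z$ is smaller than $O_w$, which is absurd. In infinite dimension a minimal $O_w$ need not exist a priori. We use a maximal chain instead, and we need one hyperplane that contains no member of the chain.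

\begin{lemma}\label{lem:chain}
Let $\mathcal C$ be a nonempty chain of nonzero subspaces of a right vector space $Y$ over a division ring $\Delta$. There is a hyperplane of $Y$ that contains no member of $\mathcal C$.
\end{lemma}

\begin{proof}
We find a linear map $\varphi\colon Y\to\Delta$ that is nonzero on every member of $\mathcal C$. If $\bigcap\mathcal C\neq0$, take $\varphi$ nonzero at some vector of $\bigcap\mathcal C$. Now let $\bigcap\mathcal C=0$. Then $\mathcal C$ has no least element, for it would equal $\bigcap\mathcal C$. By transfinite recursion choose $O_\rho\in\mathcal C$ properly contained in all $O_\sigma$ with $\sigma<\rho$, as long as such a member exists. The $O_\rho$ are distinct members of a set, so the recursion stops at an ordinal $\lambda$, and $\lambda>0$ since $\mathcal C\neq\emptyset$. No $C\in\mathcal C$ is properly contained in all $O_\rho$ with $\rho<\lambda$; as $\mathcal C$ is a chain, every $C\in\mathcal C$ contains some $O_\rho$. If $\lambda=\mu+1$, then $O_\mu$ would be a least element of $\mathcal C$. So $\lambda$ is a limit ordinal, and for each $\rho<\lambda$ we can choose $v_\rho\in O_\rho\setminus O_{\rho+1}$. These vectors are linearly independent: in a nontrivial relation, let $\rho$ be the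 least index with nonzero coefficient; all other terms lie in $O_{\rho+1}$, which forces $v_\rho\in O_{\rho+1}$. Extend the $v_\rho$ to a basis of $Y$ and choose $\varphi$ with $\varphi(v_\rho)=1$ for all $\rho$. Every $C\in\mathcal C$ contains some $v_\rho$, so $\varphi(C)\neq0$.
\end{proof}

The chain hypothesis cannot be omitted: if $\dim Y\geq2$, every hyperplane contains a member of the family of all lines.

\begin{proof}[Proof of Proposition~\ref{prop:eP}]
\emph{Step 1: $G\not\subseteq J$.} Suppose $G\subseteq J$. The set $\{O_w:w\in G\}$ is nonempty by Lemma~\ref{lem:hyper}, since $Y\neq0$ has a hyperplane. By Zorn's lemma it contains a maximal chain $\mathcal C$, which is nonempty. Let $X$ be a hyperplane containing no member of $\mathcal C$ (Lemma~\ref{lem:chain}) and $z\in G$ an element with kernel $X$ on $Y$ (Lemma~\ref{lem:hyper}). Then $zO_w\neq0$ for every $O_w\in\mathcal C$, so $O_z$ is properly contained in every member of $\mathcal C$ by Lemma~\ref{lem:descent}. Thus $\mathcal C\cup\{O_z\}$ is a strictly larger chain, a contradiction.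

\emph{Step 2: the idempotent.} Let $z\in G\setminus J$. In the semisimple ring $R/J$, the nonzero right ideal generated by $z+J$ is generated by a nonzero idempotent $h+J$, and we may take $h\in zR$. Lemma~\ref{lem:lift} gives an idempotent $e\in hR\subseteq zR$ with $e-h\in J$; thus $e\neq0$. Write $e=zs$.

\emph{Step 3: the socle of $eR$.} By Proposition~\ref{prop:simple}(a), every nonzero submodule of $eR$ contains a simple submodule $W$, and $W=eW$ because $e$ fixes the elements of $eR$. If $W\not\cong V$, then $W\subseteq H'$ and $W=zsW\subseteq zH'=0$, which is impossible. So $W=y(V)$ for some $0\neq y\in Y$, and $y=ey=zsy\in zY$. Write $zY=y_1\Delta$. Then $y=y_1\delta$ with $\delta\neq0$, and $W=y_1(\delta V)=y_1(V)$. Hence $eR$ has exactly one simple submodule, isomorphic to $V$, and every nonzero submodule of $eR$ contains it. In particular two nonzero submodules of $eR$ never have zero intersection, so $eR$ is indecomposable and $e_P=e$ is primitive.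
\end{proof}

\begin{corollary}\label{cor:decomp}
The module $R_R$ is isomorphic to a finite direct sum of copies of the modules $e_PR$, $P\in\operatorname{Spec}R$. Hence $\operatorname{Soc}(R_R)$ has finite length.
\end{corollary}

\begin{proof}
The $n$ modules $e_PR$ have pairwise nonisomorphic socles, so they are pairwise nonisomorphic. By Proposition~\ref{prop:semiperfect}, every $eR$ with $e$ primitive is isomorphic to one of them, and $R_R$ is a finite direct sum of such $eR$. Each summand contributes one simple module to the socle.
\end{proof}

\section{Proofs of the theorems}\label{sec:proofs}

An essential socle of finite length detects when a chain of submodules with zero intersection reaches zero. An arbitrary chain of right ideals has zero intersection only after passing to a quotient $R/I$, and the CF hypothesis is used one last time to transfer the property of the socle from $R$ to $R/I$.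

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $R$ be right CF, let $I_1\supseteq I_2\supseteq\cdots$ be right ideals and $I=\bigcap_kI_k$. By Lemma~\ref{lem:ann} we may regard $M=R/I$ as a submodule of some $R^m$. Then $W=\operatorname{Soc}(M)$ is contained in $\operatorname{Soc}(R^m)=\operatorname{Soc}(R_R)^m$, so it has finite length by Corollary~\ref{cor:decomp}. Every nonzero submodule of $M$ has a nonzero submodule isomorphic to a right ideal (Lemma~\ref{lem:support}), hence contains a simple submodule (Proposition~\ref{prop:simple}(a)). So $W$ is essential in $M$. The descending chain $(I_k/I)\cap W$ of submodules of $W$ becomes constant, and its intersection is contained in $\bigcap_k(I_k/I)=0$. So $(I_k/I)\cap W=0$ for large $k$, and then $I_k/I=0$ because $W$ is essential. Thus $I_k=I$ for large $k$.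
\end{proof}

For Theorem~\ref{thm:B} we must show that each $e_PR$ is injective. Recall that every module $M$ is an essential submodule of an injective module $E(M)$, its injective hull, and that finite direct sums of injective modules are injective. The hull of $e_PR$ is not known to be finitely generated, so the hypothesis cannot be applied to it. We test it one element at a time, and this costs exactly one generator in addition to $e_P$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Suppose that every 2-generated module embeds in a free module. Then $R$ is right CF, so it is right artinian by Theorem~\ref{thm:A}, and Corollary~\ref{cor:decomp} applies. Fix a prime $P$, let $E=E(e_PR)$ and $S=\operatorname{Soc}(e_PR)\cong V_P$. A nonzero submodule of $E$ meets $e_PR$ nontrivially and so contains $S$.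

Let $x\in E$ and $M=e_PR+xR$, a module generated by $e_P$ and $x$. It embeds in a free module, and the images of the two generators lie in some $R^m$. By Corollary~\ref{cor:decomp}, $M$ embeds in a finite direct sum of modules of the form $e_QR$. The kernels of the coordinate maps have zero intersection, so one of them does not contain $S$ and is therefore zero. This gives an injective map $\alpha\colon M\to e_QR$ for some $Q$. Then $\alpha(S)$ is a simple submodule of $e_QR$, so $V_P\cong V_Q$ and $Q=P$.

The restriction $\beta$ of $\alpha$ to $e_PR$ is an injective endomorphism of the artinian module $e_PR$. It is surjective: $\beta^k(e_PR)=\beta^{k+1}(e_PR)$ for some $k$, and cancelling the injective map $\beta^k$ gives $e_PR=\beta(e_PR)$. So $\alpha(x)=\alpha(y)$ for some $y\in e_PR$, and $x=y\in e_PR$. Hence $E=e_PR$ is injective. By Corollary~\ref{cor:decomp}, $R_R$ is injective, and $R$ is QF.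

For the equivalences: over a QF ring every module embeds in a free module, by the characterization recalled in the introduction, so $R$ is right FGF; a right FGF ring satisfies the condition on 2-generated modules; and that condition implies QF, as just shown.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
If $R$ is right CF, it is right artinian by Theorem~\ref{thm:A}, and every right ideal is of the form $r(A)$ by Lemma~\ref{lem:ann}. Conversely, let $R$ be right artinian and let $K=r(A)$ be a right ideal. Since $r(\emptyset)=R=r(0)$, we may assume $A\neq\emptyset$. Among the right ideals $r(F)$ with $F\subseteq A$ finite and nonempty choose a minimal one, $r(F_0)$. For $a\in A$, minimality gives $r(F_0\cup\{a\})=r(F_0)$, so $r(F_0)\subseteq r(a)$. Hence $r(F_0)\subseteq r(A)\subseteq r(F_0)$, and $R/K$ embeds in a free module by Lemma~\ref{lem:ann}. As every cyclic module is isomorphic to some $R/K$, the ring $R$ is right CF. A right CF ring that is not QF is given in Example~\ref{ex:CF}.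
\end{proof}

\section{Two examples}\label{sec:examples}

The first example has as few right ideals as possible, which makes it right CF, and a twisted left action that supplies too few left multiplications for self-injectivity.

\begin{example}[right CF, not QF]\label{ex:CF}
Let $k=\mathbb Q(t)$, let $\sigma\colon k\to k$ be the field endomorphism with $\sigma(t)=t^2$, and let $R=k\oplus ku$ with
\[
(a+bu)(a'+b'u)=aa'+\bigl(\sigma(a)b'+ba'\bigr)u .
\]
This is the trivial extension of $k$ by the bimodule $J=ku$ with left action through $\sigma$ and ordinary right action; in particular $R$ is associative, $J$ is an ideal and $J^2=0$. If $a\neq0$, then $a+bu$ has the two-sided inverse $a^{-1}-\sigma(a)^{-1}ba^{-1}u$. So every proper right ideal lies in $J$. Since $(bu)(a'+b'u)=ba'u$, the module $J_R$ is simple, and the right ideals are $0$, $J$ and $R$. They are $r(1)$, $r(u)$ and $r(0)$, so $R$ is right CF by Lemma~\ref{lem:ann}.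

The map $\psi\colon J\to R$, $bu\mapsto tbu$, is a homomorphism of right modules by the same formula. An extension of $\psi$ to $R_R$ would be left multiplication by some $a+b'u$, which sends $bu$ to $\sigma(a)bu$. This requires $t=\sigma(a)\in\mathbb Q(t^2)$, which is false, because the elements of $\mathbb Q(t^2)$ are fixed by the substitution $t\mapsto-t$. So $R$ is not right self-injective and not QF.

By Theorem~\ref{thm:B} some 2-generated module does not embed in a free module, and one can be written down. Let $M=R^2/L$ with $L=(u,-tu)R=\{(bu,-tbu):b\in k\}$. A homomorphism $M\to R$ is induced by a map $(x_1,x_2)\mapsto c_1x_1+c_2x_2$ with $c_1u=c_2tu$. Writing $c_i=a_i+b_iu$, this reads $\sigma(a_1)=\sigma(a_2)t$, which forces $a_1=a_2=0$ since $t\notin\sigma(k)$. So $c_1u=0$, and every homomorphism $M\to R$ kills the class of $(u,0)$, which is nonzero in $M$. Hence $M$ embeds in no free module.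
\end{example}

The second example shows that in Theorem~\ref{thm:C} the annihilator condition alone does not imply the chain condition. So the finiteness of $F$ in Lemma~\ref{lem:ann} is what drives Theorem~\ref{thm:A}.

\begin{example}[all ideals annihilators, not artinian]\label{ex:inf}
Let $p$ be a prime number, $D=\mathbb Z_{(p)}$ the ring of fractions with denominator prime to $p$, and $E=\mathbb Q/D$. The nonzero ideals of $D$ are the $p^jD$, the proper submodules of $E$ are the $E_j=p^{-j}D/D$ for $j\geq0$, and $aE=E$ for $0\neq a\in D$. Let $R=D\oplus E$ with $(a,x)(b,y)=(ab,ay+bx)$, a commutative ring. An ideal containing an element $(a,x)$ with $a\neq0$ contains $(a,x)(0\oplus E)=0\oplus E$. So the ideals of $R$ are $p^jD\oplus E$, $0\oplus E$ and $0\oplus E_j$. Each is an annihilator: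
\[
p^jD\oplus E=r\bigl((0,p^{-j}+D)\bigr),\qquad 0\oplus E_j=r\bigl((p^j,0)\bigr),\qquad 0\oplus E=r(0\oplus E).
\]
The ideals $p^jD\oplus E$ form a strictly descending chain, so $R$ is not artinian. The ideal $P=0\oplus E$ is not $r(F)$ for a finite $F$: a set $F$ with $FP=0$ lies in $0\oplus E$, and if it is finite it is killed by some $(p^j,0)\notin P$. One also sees where the proof breaks. The ideal $P$ is prime, since $R/P\cong D$ is a domain, but it is not maximal. Every nonzero ideal of $R$ contains the simple module $0\oplus E_1$, whose annihilator is $pD\oplus E\neq P$, so the set $\mathcal T_P$ in the proof of Proposition~\ref{prop:spec} is empty.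
\end{example}
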